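# Unbounded operators with bounded numerical range

## 1. The guess "unbounded operator, unbounded numerical range" and its first tests

Let $X$ be a complex Banach space with dual $X'$, and let $A$ be a linear operator in $X$ whose domain $D(A)$ is a dense linear subspace of $X$. We write $x'x$ for $x'(x)$ and $x'Ax$ for $x'(Ax)$.

**Definition.** The numerical range of $A$ is
$$V(A)=\{x'Ax \mid x'x=\|x\|=\|x'\|=1,\ x'\in X',\ x\in D(A)\}.$$

A functional $x'$ with $\|x'\|=1=x'x$, where $\|x\|=1$, is said to *norm* $x$. By Hahn–Banach every unit vector has at least one norming functional, possibly many. In a Hilbert space there is exactly one, namely $\langle\cdot,x\rangle$, and $V(A)$ is the familiar set of numbers $\langle Ax,x\rangle$ with $\|x\|=1$. For instance, in $\mathbb C^2$ with the Euclidean norm and $A(\alpha,\beta)=(\beta,0)$, we get $V(A)=\{\beta\bar\alpha: |\alpha|^2+|\beta|^2=1\}$, the closed disc of radius $\tfrac12$, although $\|A\|=1$.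

Suppose $A$ is unbounded, meaning $\sup\{\|Ax\|:x\in D(A),\|x\|=1\}=\infty$. Must $V(A)$ be unbounded? The natural guess is yes. We test it.

*Eigenvectors.* If $Ah=\lambda h$ with $\|h\|=1$ and $x'$ norms $h$, then $x'Ah=\lambda$. So $V(A)$ contains all eigenvalues, and the operator $Ae_n=ne_n$ on finite sequences in $\ell^2$ has unbounded $V(A)$.

*Weighted shifts.* Let $Ae_n=w_ne_{n+1}$ on finite sequences, with $w_n\to\infty$. In $\ell^2$ take $x=(e_n+e_{n+1})/\sqrt2$. Then $Ax=(w_ne_{n+1}+w_{n+1}e_{n+2})/\sqrt2$ and $\langle Ax,x\rangle=w_n/2$. In $\ell^1$ take $x=e_n$ and let $x'\in\ell^\infty$ be the sequence equal to $1$ at places $n,n+1$ and $0$ elsewhere. It norms $e_n$, and $x'Ae_n=w_n$. In both spaces $V(A)$ is unbounded.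

*All Hilbert spaces.* Suppose $|\langle Ax,x\rangle|\le M\|x\|^2$ on $D(A)$. For unit vectors $x,y\in D(A)$ the polarization identity gives
$$4|\langle Ax,y\rangle|=\Bigl|\sum_{k=0}^{3}i^k\langle A(x+i^ky),x+i^ky\rangle\Bigr|\le M\sum_{k=0}^3\|x+i^ky\|^2=4M(\|x\|^2+\|y\|^2)=8M .$$
So $|\langle Ax,y\rangle|\le2M$ for all unit $y$ in a dense subspace, hence $\|Ax\|\le 2M$, and $A$ is bounded. The guess is right in every complex Hilbert space.

*Complex scalars matter.* On finite sequences in the real space $\ell^2$ put $Ae_{2n-1}=ne_{2n}$ and $Ae_{2n}=-ne_{2n-1}$. Then $\langle Ax,x\rangle=\sum_n n(x_{2n-1}x_{2n}-x_{2n}x_{2n-1})=0$, so the numerical range is $\{0\}$ and $A$ is unbounded. Over $\mathbb C$ the same formulas give $A(e_{2n-1}+ie_{2n})=-in(e_{2n-1}+ie_{2n})$, an eigenvalue $-in$, and the phenomenon disappears.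

Gustafson and Zwahlen showed that $V(A)$ is unbounded when $X$ is a Hilbert space and also when $D(A)=X$, and that for real Banach spaces the analogous statement can fail. All of this points to "yes". The guess is nevertheless false, and it fails as close to Hilbert space as one likes.

**Theorem 1.** Let $(Z,\|\cdot\|)$ be any infinite-dimensional separable complex Banach space and let $\varepsilon>0$. There are a norm $N$ on $Z$ with $(1+\varepsilon)^{-1}\|z\|\le N(z)\le(1+\varepsilon)\|z\|$ for all $z$, a dense subspace $D\subset Z$, and an unbounded linear operator $A:D\to D$ such that, in $X=(Z,N)$,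
$$V(A)\subset\{\zeta\in\mathbb C:|\zeta|<1\}.$$

With $Z=\ell^2$ this answers the question negatively. On a finite-dimensional space a dense subspace is the whole space and every operator is bounded. So a separable complex Banach space admits an equivalent norm carrying an unbounded densely defined operator with bounded numerical range if and only if it is infinite-dimensional.

The second theorem says what remains true. Recall that $A$ is *closable* if $x_n\in D(A)$, $x_n\to0$, $Ax_n\to y$ force $y=0$; then the closure of the graph of $A$ is the graph of an operator $\bar A$. (Not every operator is closable: on finite sequences in $\ell^2$ let $Ax=(\sum_jx_j)e_1$ and $x_n=\frac1n\sum_{j\le n}e_j$. Then $\|x_n\|=n^{-1/2}\to0$ and $Ax_n=e_1$.) The adjoint $A'$ has as its domain the $x'\in X'$ for which $x\mapsto x'Ax$ is bounded on $D(A)$, and $A'x'$ is the continuous extension of that functional to $X$.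

**Theorem 2.** Let $A$ be densely defined in a complex Banach space $X$, and suppose $V(A)\subset\{|\zeta|\le M\}$, $0\le M<\infty$. Then:

1. $A$ is closable, $\|(\lambda-\bar A)x\|\ge(|\lambda|-M)\|x\|$ for $x\in D(\bar A)$, $\lambda\in\mathbb C$, and $V(\bar A)\subset\{|\zeta|\le M\}$.
2. Either $A$ is bounded, with $\|A\|\le eM$, or for every $\lambda$ with $|\lambda|>M$ the range of $\lambda-A$ is not dense (equivalently, every such $\lambda$ is an eigenvalue of the adjoint $A'$).

Hence the operator in Theorem 1 may be replaced by its closure, which is closed and has numerical range in the closed unit disc. Also, if $A$ is unbounded and $\lambda-A$ has dense range for an unbounded set of $\lambda$, then $V(A)$ is unbounded: if $V(A)$ lay in $\{|\zeta|\le M\}$, some $\lambda$ of that set would satisfy $|\lambda|>M$, and part 2 would make $A$ bounded.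

Theorem 2 is not needed for Theorem 1. Sections 2–6 prove Theorem 1, and Section 7 proves Theorem 2.

## 2. Norming functionals, strict convexity, one-sided derivatives

We shall change norms many times. When $N$ is a norm on a space and $f$ a linear functional on it or on a subspace, $\|f\|_N$ is the norm of $f$ with respect to $N$.

**Restriction principle.** Let $E\subset Z$ be a subspace, $x\in E$, $N(x)=1$. If $x'$ is a functional on $Z$ with $\|x'\|_N=1=x'x$, then $f=x'|_E$ satisfies $\|f\|_N\le1$ and $f(x)=1$, so $\|f\|_N=1=f(x)$. Conversely, each $f\in E'$ with $\|f\|_N=1=f(x)$ extends to such an $x'$ by Hahn–Banach. So if $Ax\in E$, the numbers $x'Ax$ depend only on the norm of $E$. This lets us control $V(A)$ through finite-dimensional spaces.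

**Definition.** A norm $N$ is *strictly convex* if $N(x)=N(y)=1$, $x\ne y$ imply $N(x+y)<2$.

The Euclidean norm is strictly convex. The maximum norm on $\mathbb C^2$ is not: $(1,1)$ and $(1,0)$ are unit vectors whose sum has norm $2$. Moreover, the functional $f(z)=z_1$ norms both of these vectors. Under a strictly convex norm this cannot happen: if $\|f\|_N=1$ and $f(x)=f(y)=1=N(x)=N(y)$, then $N(x+y)\ge |f(x+y)|=2$, so $x=y$. A functional then determines the vector that it norms, if there is one. The converse, that a vector determines its norming functional, is not claimed and will not be needed.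

**Lemma 1.** Let $a,b>0$.

(i) If $N_1,N_2$ are norms, or one a norm and the other a seminorm, then $(aN_1^2+bN_2^2)^{1/2}$ is a norm.

(ii) $N$ is strictly convex if and only if
$$N\bigl(\tfrac{x+y}2\bigr)^2<\tfrac12\bigl(N(x)^2+N(y)^2\bigr)\quad\text{for all }x\ne y. \tag{1}$$

(iii) If $N_1$ is a norm or a seminorm and $N_2$ is a strictly convex norm, then $(aN_1^2+bN_2^2)^{1/2}$ is a strictly convex norm.

*Proof.* (i) Only the triangle inequality needs an argument. The vector $(\sqrt a\,N_1(x+y),\sqrt b\,N_2(x+y))$ is coordinatewise at most $(\sqrt a\,N_1(x),\sqrt b\,N_2(x))+(\sqrt a\,N_1(y),\sqrt b\,N_2(y))$. The Euclidean norm on $\mathbb R^2$ is monotone on $[0,\infty)^2$ and satisfies the triangle inequality.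

(ii) Let $N$ be strictly convex and $x\ne y$. If $N(x)\ne N(y)$, then $N(\frac{x+y}2)^2\le\bigl(\frac{N(x)+N(y)}2\bigr)^2<\frac12(N(x)^2+N(y)^2)$. If $N(x)=N(y)=r$, then $r\ne0$ because $x\neq y$, and the definition applied to $x/r,y/r$ gives $N(\frac{x+y}2)<r$, which is (1). Conversely, (1) with $N(x)=N(y)=1$ gives $N(x+y)<2$.

(iii) The function $N_1^2$ is convex, so it satisfies (1) with $\le$. Add $a$ times this inequality to $b$ times (1) for $N_2$, and use (i) and (ii). $\square$

**One-sided derivatives.** For a norm $N$ and vectors $x,y$ the function $s\mapsto N(x+sy)$ is convex, so $\frac{N(x+sy)-N(x)}s$ is nondecreasing in $s>0$. It lies between $-N(y)$ and $N(y)$. Hence the right derivative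
$$\partial_+N(x;y)=\lim_{s\downarrow0}\frac{N(x+sy)-N(x)}s$$
exists, and $\partial_+N(x;y)\le N(y)$.

## 3. Extending norming functionals across a weighted shift

We want to build $A$ and the norm together, along finite-dimensional spaces $E_0\subset E_1\subset\cdots$ with dense union. Suppose that $E=E^-\oplus H$ and that $A$ is already defined on $E^-$, as $B:E^-\to E$. The block $H$ is new, and $A$ must be defined on it. We try a shift: choose a fresh subspace $U$ with $\dim U=\dim H$, a linear bijection $R:H\to U$, a large weight $w$, and put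
$$A(y+h)=By+wRh\qquad(y\in E^-,\ h\in H).$$
Repeating this with weights tending to infinity makes $A$ unbounded.

Let $P,Q$ be the projections of $E$ onto $E^-,H$. Let $x\in E$ have norm $1$, let $f\in E'$ norm $x$, and let $F$ be an extension of $f$ to $E\oplus U$. Then
$$F(Ax)=f(BPx)+w\,F(RQx). \tag{2}$$
What has been controlled at the earlier stage is $f(BPx)$ for $x\in E^-$. For $x$ with a component in $H$ the number $f(BPx)$ is uncontrolled.

**Where the straightforward choice stops.** Take the Euclidean norm on $\mathbb C^3$, $E^-=\mathbb Ce_1$, $H=\mathbb Ce_2$, $U=\mathbb Ce_3$, $Be_1=be_2$ with $b>0$ large, $Re_2=e_3$. For unit $x\in E^-$ the norming functional kills $Bx$, so all is well there. For $x=\alpha e_1+\beta e_2$ with $|\alpha|^2+|\beta|^2=1$, the norming functional is $f=(\bar\alpha,\bar\beta)$, and its norming extension is $F=(\bar\alpha,\bar\beta,0)$. So $F(Ax)=f(BPx)=b\alpha\bar\beta$, which reaches modulus $b/2$. This is the Hilbert space obstruction again: the extension is zero on $U$, and the second term of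 (2) is wasted.

**Using the second term.** The values of $F$ on $U$ are determined by the norm, and we are free to choose the norm. Suppose that we could arrange $F(u)=w^{-1}\tau_f(R^{-1}u)$ with a functional $\tau_f$ on $H$. Then (2) becomes
$$F(Ax)=f(BPx)+\tau_f(Qx),$$
in which $w$ has disappeared, and we can try to choose $\tau_f$ so that the two terms cancel. The price is small: $F$ has size $O(1/w)$ on $U$, so the larger $w$ is, the less the norm has to change. A tiny change of norm can indeed tilt a norming functional. On $\mathbb C^2$ let $t>0$ and $N(z)=\max\{\|z\|_2,|z_1|+t|z_2|\}$. Since $|z_1|+t|z_2|\le\sqrt{1+t^2}\,\|z\|_2$, $N$ is within the factor $\sqrt{1+t^2}$ of the Euclidean norm. The functional $\varphi(z)=z_1+tz_2$ satisfies $|\varphi|\le N$ and $\varphi(e_1)=1=N(e_1)$, so it norms $e_1$; and $\varphi(we_2)=wt$, which is $1$ when $w=1/t$, however small $t$ is.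

**The singularity at $Qx=0$.** To cancel, $\tau_f(Qx)=-f(BPx)$, we need $\tau_f$ of size about $|f(BPx)|/|Qx|$. In the example, $\tau_f(e_2)=-b\alpha\bar\beta^2/|\beta|^2$, which has no limit as $\beta\to0$, and in general there is not even a bound. But near $Qx=0$ the vector $x$ is nearly in $E^-$, and there the earlier stage already gives $|f(BPx)|<1$, so no cancellation is needed. We therefore cut off:
$$\tau_f(e_2)=-b\alpha\bar\beta\,\frac{\bar\beta}{\max(|\beta|,\kappa)^2},\qquad \kappa=\rho/b,\quad 0<\rho<1 .$$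
If $|\beta|\ge\kappa$ then $f(BPx)+\tau_f(\beta e_2)=0$. If $|\beta|<\kappa$ the sum is $b\alpha\bar\beta\,(1-|\beta|^2/\kappa^2)$, of modulus at most $b\kappa=\rho<1$. And $|\tau_f(e_2)|\le b$, so $|F(e_3)|\le b/w$.

Three matters remain, and they shape the proof in Section 5. First, $\tau_f$ is built from both $f$ and $x$, while a norm is built from functionals; so $x$ must be a function of $f$, which strict convexity provides. Second, a norm defined as a supremum of prescribed functionals need not be strictly convex, so strict convexity must be restored for the next stage. Third, the norm must live on all of $Z$, not just on $E\oplus U$.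

## 4. A fresh subspace that barely interacts with the old one

**Lemma 2 (Mazur).** Let $N$ be a norm on an infinite-dimensional space $Z$, $E\subset Z$ a nonzero finite-dimensional subspace, $\delta>0$, $d\in\mathbb N$. There is a subspace $U$ with $\dim U=d$, $U\cap E=\{0\}$ and
$$N(p)\le(1+\delta)N(p+u)\qquad(p\in E,\ u\in U).$$

*Proof.* Let $0<\alpha<1$ with $(1-\alpha)^{-1}\le1+\delta$. The unit sphere of $E$ is compact, so it has a finite $\alpha$-net $p_1,\dots,p_m$. By Hahn–Banach choose functionals $f_j$ on $Z$ with $\|f_j\|_N=1=f_j(p_j)$, and put $W=\bigcap_j\ker f_j$. It has finite codimension, hence is infinite-dimensional. Let $p\in E$, $N(p)=1$, $u\in W$, and choose $j$ with $N(p-p_j)\le\alpha$. Then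
$$N(p+u)\ge|f_j(p+u)|=|f_j(p)|=|1+f_j(p-p_j)|\ge1-\alpha ,$$
so $N(p)=1\le(1+\delta)N(p+u)$. By homogeneity the inequality holds for all $p\in E$, $u\in W$. For $p\in E\cap W$, taking $u=-p$ gives $N(p)\le0$; so $E\cap W=\{0\}$. Let $U$ be any $d$-dimensional subspace of $W$. $\square$

## 5. One extension step: tilting the functionals on $U$

**Lemma 3 (one step).** Let $N$ be a strictly convex norm on $Z$, let $E=E^-\oplus H\subset Z$ be finite-dimensional with $H\ne\{0\}$, and let $B:E^-\to E$ be linear such that
$$|f(Bx)|<1\ \text{ whenever } x\in E^-,\ N(x)=1,\ f\in E',\ \|f\|_N=1=f(x).\tag{3}$$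
Let $0<\delta<1$. Let $U\subset Z$ be a subspace with $\dim U=\dim H$, $U\cap E=\{0\}$ and $N(p)\le(1+\frac\delta2)N(p+u)$ for $p\in E$, $u\in U$, and let $R:H\to U$ be a linear bijection. Then there is $w_*>0$ such that for every $w\ge w_*$ there is a strictly convex norm $N^+$ on $Z$ with

* (a) $N^+=N$ on $E$, and $(1-\delta)N\le N^+\le(1+\delta)N$ on $Z$;
* (b) the operator $A:E\to E\oplus U$, $A(y+h)=By+wRh$ ($y\in E^-$, $h\in H$), satisfies $|F(Ax)|<1$ whenever $x\in E$, $N(x)=1$, $F\in(E\oplus U)'$, $\|F\|_{N^+}=1=F(x)$.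

*Proof.* Let $P,Q$ be the projections of $E$ onto $E^-,H$ along $E=E^-\oplus H$. Fix an inner product $\langle\cdot,\cdot\rangle$ on $H$, linear in the first variable, with norm $|\cdot|$. Let $S=\{f\in E':\|f\|_N=1\}$; it is compact.

**Step 1: the normed vector as a function of the functional.** This step makes $x$, and with it the uncontrolled number $f(BPx)$, a continuous function of $f$. For $f\in S$ there is a unique $x_f\in E$ with $N(x_f)=1=f(x_f)$. Existence: $|f|$ attains its maximum $1$ on the compact unit sphere of $E$, and we multiply the maximizer by a unimodular number. Uniqueness is the remark after the definition of strict convexity.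

The map $f\mapsto x_f$ is continuous: if $f_n\to f$ in $S$, any limit point $x$ of $(x_{f_n})$ has $N(x)=1$ and $f(x)=1$, so $x=x_f$. A sequence in a compact set with only one limit point converges to it. For $|\lambda|=1$ we have $(\lambda f)(\bar\lambda x_f)=1$, so
$$x_{\lambda f}=\bar\lambda x_f .$$
Put $g(f)=f(BPx_f)$. It is continuous on $S$, and $g(\lambda f)=\lambda f(BP\bar\lambda x_f)=g(f)$ for $|\lambda|=1$.

**Step 2: no cancellation is needed near $E^-$.** This step converts hypothesis (3) into a bound in a neighborhood. We claim that there are $\kappa>0$ and $\rho\in(0,1)$ with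
$$|g(f)|\le\rho\quad\text{whenever } f\in S,\ |Qx_f|\le\kappa.\tag{4}$$
The set $S_0=\{f\in S:Qx_f=0\}$ is compact. If $f\in S_0$, then $x_f=Px_f\in E^-$, so $|g(f)|=|f(Bx_f)|<1$ by (3). Hence there is $\rho\in(0,1)$ with $\rho>|g|$ on $S_0$ (any $\rho\in(0,1)$ if $S_0=\emptyset$). The set $T=\{f\in S:|g(f)|\ge\rho\}$ is compact and does not meet $S_0$, so if $T\ne\emptyset$ then $|Qx_f|$ has a positive minimum on $T$. Let $\kappa$ be half of this minimum, or $\kappa=1$ if $T=\emptyset$. If $|Qx_f|\le\kappa$, then $f\notin T$, so $|g(f)|<\rho$.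

**Step 3: the tilted extensions $\varphi_f$.** This step writes down the cancelling functionals and finds $w_*$. For $f\in S$ define $\tau_f\in H'$ by
$$\tau_f(h)=-g(f)\,\frac{\langle h,Qx_f\rangle}{\max(|Qx_f|,\kappa)^2}.$$
The denominator is at least $\kappa^2$, so $\tau_f$ depends continuously on $f$. For $|\lambda|=1$ we have $\langle h,Qx_{\lambda f}\rangle=\langle h,\bar\lambda Qx_f\rangle=\lambda\langle h,Qx_f\rangle$, so $\tau_{\lambda f}=\lambda\tau_f$. Also $|\tau_f(h)|\le K|h|$ with $K=\max_S|g|/\kappa$, since $|Qx_f|\le\max(|Qx_f|,\kappa)$ and $\kappa\le\max(|Qx_f|,\kappa)$. Finally,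
$$|g(f)+\tau_f(Qx_f)|=|g(f)|\Bigl(1-\frac{|Qx_f|^2}{\max(|Qx_f|,\kappa)^2}\Bigr)\le\rho:\tag{5}$$
the middle term is $0$ if $|Qx_f|\ge\kappa$, and otherwise it is at most $|g(f)|\le\rho$ by (4).

For $w>0$ define $\varphi_f\in(E\oplus U)'$ by
$$\varphi_f(p+u)=f(p)+w^{-1}\tau_f(R^{-1}u)\qquad(p\in E,\ u\in U).$$
Then $f\mapsto\varphi_f$ is continuous, and $\varphi_{\lambda f}=\lambda\varphi_f$ for $|\lambda|=1$. Let $C>0$ be such that $|R^{-1}u|\le C\,N(u)$ on the finite-dimensional space $U$. For $p\in E$, $u\in U$ we have $N(p)\le(1+\frac\delta2)N(p+u)$, hence $N(u)\le N(p+u)+N(p)\le3N(p+u)$, and so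
$$|\varphi_f(p+u)|\le N(p)+w^{-1}KC\,N(u)\le\bigl(1+\tfrac\delta2+3KCw^{-1}\bigr)N(p+u)\le(1+\delta)N(p+u)\tag{6}$$
provided $w\ge w_*:=1+6KC/\delta$. The constants $\kappa,\rho,K,C$ do not depend on $w$, so $w_*$ is legitimately defined. Fix $w\ge w_*$ from now on.

**Step 4: the new norm.** This step builds from the $\varphi_f$ a norm on all of $Z$ and proves (a). Let $\Phi$ be the set of all linear functionals $\varphi$ on $Z$ with $|\varphi|\le(1+\delta)N$ and $\varphi|_{E\oplus U}=\varphi_f$ for some $f\in S$. By (6) and Hahn–Banach every $\varphi_f$ has an extension in $\Phi$, so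
$$\sup_{\varphi\in\Phi}|\varphi(z)|=\max_{f\in S}|\varphi_f(z)|\qquad(z\in E\oplus U).\tag{7}$$
Put
$$\tilde N(z)=\max\bigl\{(1-\delta)N(z),\ \sup_{\varphi\in\Phi}|\varphi(z)|\bigr\},\qquad N^+=\bigl((1-\theta)\tilde N^2+\theta N^2\bigr)^{1/2},$$
with $\theta\in(0,1)$ to be chosen in Step 6. The supremum in $\tilde N$ is a seminorm that could vanish on some nonzero vectors; the term $(1-\delta)N$ repairs this and keeps $\tilde N$ close to $N$. The term $\theta N^2$ restores strict convexity.

Indeed, $\tilde N$ is the maximum of a norm and a finite seminorm, hence a norm, and $N^+$ is a strictly convex norm by Lemma 1(iii). Clearly $(1-\delta)N\le\tilde N\le(1+\delta)N$, and $N^+$ inherits these bounds. If $x\in E$, then by (7) $\sup_\Phi|\varphi(x)|=\max_{f\in S}|f(x)|=N(x)$, so $\tilde N(x)=N(x)$ and $N^+(x)=N(x)$. This proves (a), for every $\theta\in(0,1)$.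

**Step 5: the derivative of $\tilde N$ in the direction $Ax$.** This step shows that $\tilde N$ sees only the cancelled sums (5): if $x\in E$, $N(x)=1$, $|\lambda|=1$ and $y=\lambda Ax$, then
$$\partial_+\tilde N(x;y)\le\rho .\tag{8}$$
By (6), $|\varphi_f(x+sy)-f(x)|\le s(1+\delta)N(y)$ for all $f\in S$, $s>0$. So as $s\downarrow0$ we have $\max_{f\in S}|\varphi_f(x+sy)|\to\max_{f\in S}|f(x)|=1$, while $(1-\delta)N(x+sy)\to1-\delta<1$. Since $x+sy\in E\oplus U$, (7) gives $\tilde N(x+sy)=\max_{f\in S}|\varphi_f(x+sy)|$ for small $s>0$. The maximum is attained, because $S$ is compact and $f\mapsto\varphi_f$ continuous. Since $\varphi_{\lambda f}=\lambda\varphi_f$ for $|\lambda|=1$, we may rotate the maximizer to obtain $f_s\in S$ with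
$$\tilde N(x+sy)=\operatorname{Re}\varphi_{f_s}(x+sy)=\operatorname{Re}f_s(x)+s\operatorname{Re}\varphi_{f_s}(y).$$
As $\operatorname{Re}f_s(x)\le1$,
$$\frac{\tilde N(x+sy)-1}{s}\le\operatorname{Re}\varphi_{f_s}(y).$$
Let $s\to0$ along a sequence for which $f_s\to f_0\in S$. Since $\operatorname{Re}\varphi_{f_s}(x+sy)=\tilde N(x+sy)\to1$ and the left side tends to $\operatorname{Re}f_0(x)$, we get $\operatorname{Re}f_0(x)=1$. As $|f_0(x)|\le1$, this means $f_0(x)=1$, so $x=x_{f_0}$ by Step 1. Since $Ax=BPx+wRQx$ with $BPx\in E$ and $wRQx\in U$,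
$$\partial_+\tilde N(x;y)\le\operatorname{Re}\varphi_{f_0}(y)\le|\varphi_{f_0}(Ax)|=\bigl|f_0(BPx)+w^{-1}\tau_{f_0}(wQx)\bigr|=|g(f_0)+\tau_{f_0}(Qx_{f_0})|\le\rho$$
by (5). This is (8).

**Step 6: choice of $\theta$ and proof of (b).** This step transfers (8) from $\tilde N$ to $N^+$. Let $x,F$ be as in (b). Choose $|\lambda|=1$ with $\lambda F(Ax)=|F(Ax)|$ and put $y=\lambda Ax$. For $s>0$,
$$1+s|F(Ax)|=F(x+sy)\le N^+(x+sy),$$
and $N^+(x)=1$, so $|F(Ax)|\le\partial_+N^+(x;y)$. Now take right derivatives at $s=0$ in
$$N^+(x+sy)^2=(1-\theta)\tilde N(x+sy)^2+\theta N(x+sy)^2 .$$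
All three norms equal $1$ at $x$, so each square has right derivative twice that of the norm, and
$$|F(Ax)|\le\partial_+N^+(x;y)=(1-\theta)\,\partial_+\tilde N(x;y)+\theta\,\partial_+N(x;y)\le(1-\theta)\rho+\theta\Gamma,$$
where $\Gamma=\max\{N(Av):v\in E,\ N(v)=1\}$, because $\partial_+N(x;y)\le N(y)=N(Ax)\le\Gamma$. The number $\Gamma$ depends on $w$, but $w$ is fixed; neither $\rho<1$ nor $\Gamma$ depends on $\theta$, $x$ or $F$. So we may choose $\theta\in(0,1)$ so small that $(1-\theta)\rho+\theta\Gamma<1$, and then $|F(Ax)|<1$ for all such $x,F$. $\square$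

Conclusion (b) has the form of hypothesis (3), one level higher: $E$ plays the role of $E^-$. This allows an induction.

## 6. Iterating the step along a dense sequence: proof of Theorem 1

Let $(Z,\|\cdot\|)$ be infinite-dimensional, separable and complex, and let $\varepsilon>0$.

**Step 1: a strictly convex starting norm.** Lemma 3 needs one to begin with. Let $(z_n)_{n\ge1}$ be dense in $Z$ and choose $f_n\in Z'$ with $\|f_n\|=1$, $f_n(z_n)=\|z_n\|$. The $f_n$ separate points: if $f_n(z)=0$ for all $n$, then $\|z_n\|=f_n(z_n-z)\le\|z_n-z\|$ for all $n$, and letting $z_n\to z$ along a subsequence gives $z=0$. Let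
$$N_0(z)^2=\|z\|^2+\varepsilon\sum_{n\ge1}4^{-n}|f_n(z)|^2 .$$
The sum is $\|Tz\|_{\ell^2}^2$, where $T:Z\to\ell^2$, $Tz=(2^{-n}f_n(z))_n$, is linear and injective. By the parallelogram law
$$\bigl\|T\tfrac{x+y}2\bigr\|^2=\tfrac12\bigl(\|Tx\|^2+\|Ty\|^2\bigr)-\bigl\|T\tfrac{x-y}2\bigr\|^2,$$
and the last term is nonzero for $x\ne y$. So $z\mapsto\|Tz\|_{\ell^2}$ is a strictly convex norm by Lemma 1(ii), and $N_0$ is strictly convex by Lemma 1(iii). Since $\sum4^{-n}\le1$, we have $\|z\|\le N_0(z)\le(1+\varepsilon)^{1/2}\|z\|$.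

**Step 2: parameters.** This step fixes how much each stage may change the norm. Choose $\delta_k\in(0,\frac12]$, $k\ge0$, with
$$\sum\delta_k<\infty,\qquad \prod(1+\delta_k)\le(1+\varepsilon)^{1/2},\qquad \prod(1-\delta_k)\ge(1+\varepsilon)^{-1}.$$
For example $\delta_k=\eta2^{-k-1}$ works with $\eta=\min\{\frac12,\frac12\log(1+\varepsilon),\frac{\varepsilon}{1+\varepsilon}\}$, because $\prod(1+\delta_k)\le e^{\sum\delta_k}=e^\eta$ and $\prod(1-\delta_k)\ge1-\sum\delta_k=1-\eta$. Let $(d_k)_{k\ge0}$ be dense in $Z$ with $d_0\ne0$.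

**Step 3: the induction.** This step constructs spaces, operator and norms. For $k\ge0$ we construct finite-dimensional subspaces $E_{k-1}\subset E_k$ with $E_k=E_{k-1}\oplus H_k$ and $H_k\ne\{0\}$, a linear $A:E_{k-1}\to E_k$, and a strictly convex norm $N_k$ on $Z$ such that

$(C_k)$: $|f(Ax)|<1$ whenever $x\in E_{k-1}$, $N_k(x)=1$, $f\in E_k'$, $\|f\|_{N_k}=1=f(x)$.

*Start.* $E_{-1}=\{0\}$, $E_0=H_0=\mathbb Cd_0$, and $N_0$ from Step 1. Then $(C_0)$ is vacuous.

*From $k$ to $k+1$.* Lemma 2, applied to $N_k$, $E_k$, $\delta_k/2$ and $d=\dim H_k$, gives $U_k$. Choose a linear bijection $R_k:H_k\to U_k$. Apply Lemma 3 with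
$$N=N_k,\quad E^-=E_{k-1},\quad E=E_k,\quad H=H_k,\quad B=A|_{E_{k-1}},\quad\delta=\delta_k,\quad U=U_k,\quad R=R_k;$$
hypothesis (3) is $(C_k)$. Fix $0\ne h_k\in H_k$ and choose $w=w_k\ge w_*$ so large that
$$w_kN_k(R_kh_k)\ge k\,N_k(h_k).\tag{9}$$
Let $N_{k+1}=N^+$, and extend $A$ to $E_k$ by $Ah=w_kR_kh$ for $h\in H_k$. Put $E_{k+1}=E_k+U_k+\mathbb Cd_{k+1}$ and let $H_{k+1}$ be a complement of $E_k$ in $E_{k+1}$. It is nonzero because $U_k\ne\{0\}$ and $U_k\cap E_k=\{0\}$. Also $A(E_k)\subset E_k\oplus U_k\subset E_{k+1}$.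

*Check of $(C_{k+1})$.* Let $x\in E_k$, $N_{k+1}(x)=1$, $f\in E_{k+1}'$, $\|f\|_{N_{k+1}}=1=f(x)$. By Lemma 3(a), $N_k(x)=1$. By the restriction principle $F=f|_{E_k\oplus U_k}$ satisfies $\|F\|_{N_{k+1}}=1=F(x)$. Since $Ax\in E_k\oplus U_k$, Lemma 3(b) gives $|f(Ax)|=|F(Ax)|<1$.

**Step 4: the limit norm.** This step produces $N$, $D$ and $A$. From $(1-\delta_k)N_k\le N_{k+1}\le(1+\delta_k)N_k$, the bounds for $N_0$ and the choice of the products we get, for all $k$ and $z$,
$$(1+\varepsilon)^{-1}\|z\|\le N_k(z)\le(1+\varepsilon)\|z\|,\qquad |N_{k+1}(z)-N_k(z)|\le\delta_kN_k(z)\le(1+\varepsilon)\delta_k\|z\|.$$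
Since $\sum\delta_k<\infty$, the limit $N(z)=\lim N_k(z)$ exists. Homogeneity and the triangle inequality pass to the limit, and so do the bounds $(1+\varepsilon)^{-1}\|z\|\le N(z)\le(1+\varepsilon)\|z\|$. So $N$ is a norm equivalent to $\|\cdot\|$, and $X=(Z,N)$ is a Banach space. For $j\ge k$ we have $N_{j+1}=N_j$ on $E_j\supset E_k$; hence
$$N=N_k\ \text{ on } E_k\qquad(k\ge0).\tag{10}$$
Let $D=\bigcup_kE_k$. It is a subspace, as an increasing union, and contains all $d_k$, so it is dense. The successive extensions define a linear operator $A:D\to D$.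

**Step 5: $A$ is unbounded.** This is where (9) is used. Since $h_k\in E_k$ and $Ah_k\in E_{k+1}$, (10) gives
$$N(Ah_k)=N_{k+1}(w_kR_kh_k)\ge(1-\delta_k)N_k(w_kR_kh_k)\ge\tfrac12k\,N_k(h_k)=\tfrac k2N(h_k).$$

**Step 6: $V(A)$ lies in the open unit disc.** This step reads the conditions $(C_k)$ in the limit norm. Let $x\in D$, $x'\in X'$, $x'x=N(x)=\|x'\|=1$. Choose $k\ge0$ with $x\in E_k$ and put $f=x'|_{E_{k+1}}$. By (10), $N=N_{k+1}$ on $E_{k+1}$. So $N_{k+1}(x)=1$, and by the restriction principle $\|f\|_{N_{k+1}}=1=f(x)$. Since $Ax\in E_{k+1}$, $(C_{k+1})$ gives $|x'Ax|=|f(Ax)|<1$. This proves Theorem 1. $\blacksquare$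

For $Z=\ell^2$ the norm $N$ is within the factor $1+\varepsilon$ of a Hilbert norm. There is no conflict with the polarization argument of Section 1, which needs the norming functional of $x$ to be exactly $\langle\cdot,x\rangle$. The example in Section 3 on $\mathbb C^2$ shows that closeness of norms does not protect the values $x'Ax$ when $A$ has large weights.

## 7. Resolvent bounds: what a bounded numerical range still forces

We prove Theorem 2. If $X=\{0\}$ everything is trivial, so let $X\ne\{0\}$. Assume $V(A)\subset\{|\zeta|\le M\}$.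

**Step 1: lower bound.** This inequality drives everything else. Let $x\in D(A)$, $\|x\|=1$, and let $x'$ norm $x$. Then $\|(\lambda-A)x\|\ge|x'(\lambda-A)x|=|\lambda-x'Ax|\ge|\lambda|-M$. By homogeneity
$$\|(\lambda-A)x\|\ge(|\lambda|-M)\|x\|\qquad(x\in D(A),\ \lambda\in\mathbb C).\tag{11}$$

**Step 2: closability.** This step uses (11) with large $\lambda$. Let $x_n\in D(A)$, $x_n\to0$, $Ax_n\to y$; let $v\in D(A)$ and $|\lambda|>M$. Apply (11) to $\lambda x_n+v$. Since $(\lambda-A)(\lambda x_n+v)=\lambda^2x_n-\lambda Ax_n+\lambda v-Av$, letting $n\to\infty$ gives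
$$\|\lambda v-\lambda y-Av\|\ge(|\lambda|-M)\|v\|.$$
Divide by $|\lambda|$ and let $|\lambda|\to\infty$: $\|v-y\|\ge\|v\|$ for all $v\in D(A)$. As $D(A)$ is dense, let $v\to y$ to get $y=0$. So $A$ is closable. If $x\in D(\bar A)$, there are $x_n\in D(A)$ with $x_n\to x$, $Ax_n\to\bar Ax$, and (11) passes to the limit; so (11) holds for $\bar A$.

**Step 3: the numerical range of the closure.** The difficulty is that a norming functional of $x\in D(\bar A)$ need not be approximable by norming functionals of vectors in $D(A)$; we use (11) for $\bar A$ instead. Let $x\in D(\bar A)$, $\|x\|=\|x'\|=x'x=1$, $|\omega|=1$, $v\in D(\bar A)$, and let $t>0$ be so small that $tM\le1$. The bound with $\lambda=1/(t\omega)$, multiplied by $t$, gives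
$$\|(I-t\omega\bar A)(x+t\omega v)\|\ge(1-tM)\|x+t\omega v\|.$$
Here $(I-t\omega\bar A)(x+t\omega v)=x+t\omega(v-\bar Ax)-t^2\omega^2\bar Av$, and $\|x+t\omega v\|\ge\operatorname{Re}x'(x+t\omega v)=1+t\operatorname{Re}\omega x'v$. So
$$1+t\|v-\bar Ax\|+t^2\|\bar Av\|\ge(1-tM)(1+t\operatorname{Re}\omega x'v).$$
Subtract $1$, divide by $t$ and let $t\to0$: $\operatorname{Re}\omega x'v\le M+\|v-\bar Ax\|$. As $D(\bar A)$ is dense, let $v\to\bar Ax$ to get $\operatorname{Re}\omega x'\bar Ax\le M$. This holds for all $|\omega|=1$, so $|x'\bar Ax|\le M$. Part 1 is proved.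

**Step 4: one dense range makes all of $\{|\lambda|>M\}$ resolvent set.** This prepares part 2. Suppose that $\lambda_0-A$ has dense range for some $|\lambda_0|>M$. Then $\lambda_0-\bar A$ has dense range; it is closed and bounded below by (11), so its range is closed, hence all of $X$, and it is injective. So $\lambda_0$ is in the resolvent set $\rho(\bar A)$. For $\lambda\in\rho(\bar A)$ with $|\lambda|>M$ put $R(\lambda)=(\lambda-\bar A)^{-1}$; by (11)
$$\|R(\lambda)\|\le(|\lambda|-M)^{-1}.\tag{12}$$
The Neumann series shows that $\mu\in\rho(\bar A)$ whenever $|\mu-\lambda|<\|R(\lambda)\|^{-1}$, in particular whenever $|\mu-\lambda|<|\lambda|-M$. So $\rho(\bar A)\cap\{|\lambda|>M\}$ is open. It is also relatively closed in $\{|\lambda|>M\}$: if $\lambda_n\to\mu$ with $\lambda_n$ in the set and $|\mu|>M$, then $|\mu-\lambda_n|\to0$ while $|\lambda_n|-M\to|\mu|-M>0$, so $\mu\in\rho(\bar A)$. It is nonempty and $\{|\lambda|>M\}$ is connected; so it is all of $\{|\lambda|>M\}$.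

**Step 5: $\bar A$ is bounded.** This step recovers $\bar A$ from its resolvent at infinity, still under the assumption of Step 4. By (12), $\lambda R(\lambda)$ is holomorphic for $|\lambda|>M$ and bounded near $\infty$, so it extends holomorphically to $\infty$. For $x\in D(A)$, $\lambda R(\lambda)x=x+R(\lambda)Ax\to x$. By density the value at $\infty$ is $I$. Being holomorphic in $1/\lambda$ with value $I$ at $1/\lambda=0$, it has a derivative there: $\lambda(\lambda R(\lambda)-I)=\lambda\bar AR(\lambda)$ converges in norm to some bounded operator $C$ as $\lambda\to\infty$. For any $x\in X$, therefore, $\lambda R(\lambda)x\to x$ and $\bar A(\lambda R(\lambda)x)\to Cx$. Since $\bar A$ is closed, $x\in D(\bar A)$ and $\bar Ax=Cx$. Hence $\bar A=C$ is bounded, and so is $A$.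

**Step 6: the constant $e$.** This step bounds $\|C\|$ by estimating $e^{zC}$. Let $z\ne0$ and $n>|z|M$. Then $(I-\frac znC)^{-1}=\frac nzR(\frac nz)$, which by (12) has norm at most $\frac{n/|z|}{n/|z|-M}=(1-\frac{|z|M}n)^{-1}$. So
$$\bigl\|(I-\tfrac znC)^{-n}\bigr\|\le\bigl(1-\tfrac{|z|M}n\bigr)^{-n}.$$
For $n>|z|\|C\|$ the logarithm series gives $(I-\frac znC)^{-n}=\exp(L_n)$ with $L_n=n\sum_{m\ge1}\frac1m(\frac znC)^m$, and
$$\|L_n-zC\|\le\frac1n\cdot\frac{|z|^2\|C\|^2}{1-|z|\|C\|/n}\to0 .$$
So $n\to\infty$ yields $\|e^{zC}\|\le e^{M|z|}$, trivially also for $z=0$. Cauchy's formula $C=\frac1{2\pi i}\oint_{|z|=r}e^{zC}z^{-2}\,dz$ gives $\|C\|\le e^{Mr}/r$ for every $r>0$. Take $r=1/M$, or let $r\to\infty$ if $M=0$, to get $\|A\|\le\|C\|\le eM$.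

**Step 7: the alternative.** This step assembles part 2. If $A$ is bounded, then $\bar A$ is bounded and everywhere defined. For $|\lambda|>\max(M,\|\bar A\|)$ the operator $\lambda-\bar A$ is an isomorphism of $X$, so it maps the dense set $D(A)$ onto a dense set; that is, $\lambda-A$ has dense range. Steps 4–6 then give $\|A\|\le eM$. If $A$ is not bounded, Steps 4 and 5 show that the range of $\lambda-A$ is not dense for any $|\lambda|>M$. By Hahn–Banach, non-density of this range means exactly that some $x'\ne0$ annihilates it: $x'Ax=\lambda x'x$ for all $x\in D(A)$, i.e. $x'\in D(A')$ and $A'x'=\lambda x'$. $\blacksquare$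

Two consequences explain why the tests of Section 1 could not reveal the truth. First, if $D(A)=X$ and $V(A)$ is bounded, then $A=\bar A$ is closed by part 1 and everywhere defined, hence bounded by the closed graph theorem. Second, suppose that $V(A)\subset\{|\zeta|\le M\}$ and every $x\in D(A)$ lies in a finite-dimensional subspace $E\subset D(A)$ with $A(E)\subset E$. By the restriction principle $V(A|_E)\subset V(A)$, and $A|_E$ is bounded, so part 2 in the space $E$ gives $\|Ax\|\le eM\|x\|$; thus $A$ is bounded. Operators with a domain spanned by eigenvectors are of this kind. The operator of Theorem 1 is therefore forced to move some vector out of every finite-dimensional subspace, as the shifts $H_k\to U_k$ do.
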